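\title{Total restrained domination in cubic graphs}

\begin{abstract}
A total restrained dominating set of a graph $G$ is a set $S$ of vertices such that every vertex of $G$ has a neighbor in $S$ and every vertex outside $S$ has a neighbor outside $S$. We prove that every connected cubic graph of order $n$ has such a set with at most $n/2$ vertices, which settles a conjecture that the constant term in the known bound $(n+4)/2$ can be omitted. The signs of a solution of a linear system color the vertices so that all neighborhoods but two contain both colors, and a counting argument for minimal sets absorbs the two exceptions. The bound is attained for every $n$ divisible by $4$, it holds for all regular graphs of degree at least $3$, and it fails under any minimum degree condition alone.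
\end{abstract}

\section{Introduction}

Graphs are finite and simple. For a graph $G=(V,E)$ we write $N(x)$ for the set of neighbors of a vertex $x$, so that $x\notin N(x)$, and $N(X)=\bigcup_{x\in X}N(x)$ for $X\subseteq V$. The \emph{order} of $G$ is $|V|$, and $G$ is \emph{cubic} if every vertex has exactly three neighbors. A \emph{bridge} is an edge whose deletion increases the number of components, and $G$ is \emph{bridgeless} if it has no bridge.

A set $S\subseteq V$ is a \emph{total dominating set} (TD-set) if every vertex of $G$, including those in $S$, has a neighbor in $S$. It is a \emph{total restrained dominating set} (TRD-set) if, in addition, every vertex outside $S$ has a neighbor outside $S$. The \emph{total restrained domination number} $\gamma_{tr}(G)$ is the smallest size of a TRD-set. If $G$ has no isolated vertex, then $V$ itself is a TRD-set, so $\gamma_{tr}(G)$ is defined. The two conditions pull in opposite directions: the first is preserved when vertices are added to $S$, while the second can be destroyed, since $S$ may swallow the whole neighborhood of a vertex. We call a vertex $x$ \emph{full} for $S$ if $N(x)\subseteq S$. In this language,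
\begin{equation}\label{eq:trd}
S \text{ is a TRD-set} \iff S \text{ is a TD-set and contains all its full vertices.}
\end{equation}

Let $G$ be cubic of order $n$. A vertex dominates three vertices, so $\gamma_{tr}(G)\ge n/3$, and the two ends of an edge of $K_{3,3}$ form a TRD-set of this size. At the other extreme, in $K_4$ any two vertices form a TRD-set and a single vertex does not dominate itself, so $\gamma_{tr}(K_4)=2=n/2$. There is a simple reason to expect $n/2$ to be the upper bound. Color the vertices with two colors $+$ and $-$, and call a set \emph{bichromatic} if both colors occur on it. If every neighborhood $N(x)$ is bichromatic, then both color classes are TRD-sets, and the smaller one has at most $n/2$ vertices.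

It is known that $\gamma_{tr}(G)\le (n+4)/2$ for every connected cubic graph $G$ of order $n$, and that $\gamma_{tr}(G)=n/2$ for infinitely many of them. It has been conjectured that the constant term can be omitted, that is, that $\gamma_{tr}(G)\le n/2$ for every connected cubic graph. We prove this conjecture.

\begin{theorem}\label{thm:main}
Let $G=(V,E)$ be a connected cubic graph of order $n$. Then $\gamma_{tr}(G)\le n/2$. More precisely, suppose that $G\ne K_4$. Then $G$ has an edge $uv$ that lies in no triangle and is such that $uv$ is a bridge or $G$ is bridgeless, and for every such edge there is a TRD-set $S$ with $|S|\le n/2$ such that every vertex other than $u,v$ has neighbors both in $S$ and in $V\setminus S$.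
\end{theorem}

The difficulty is that a coloring with all neighborhoods bichromatic need not exist. Section~\ref{sec:heawood} shows this for the Heawood graph, where two exceptional vertices are unavoidable, and shows on the same graph how the proof gets around it. The proof then runs backward from the goal. In Section~\ref{sec:count} we show that a TRD-set whose full vertices lie in $\{u,v\}$ contains a TRD-set of size at most $n/2$. In Section~\ref{sec:color} we obtain the former set from a linear system, provided that a certain determinant has a nonzero term. In Section~\ref{sec:hall} Hall's theorem supplies this term. Section~\ref{sec:more} shows that the bound is attained for every order divisible by $4$, extends it to regular graphs of higher degree, and shows that regularity cannot be traded for large minimum degree.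

\section{The Heawood graph}\label{sec:heawood}

The \emph{Fano plane} has seven points and seven lines. Every line is a set of three points, every point lies on three lines, any two points lie on exactly one line, and any two lines meet in exactly one point. These properties are symmetric in points and lines, so every consequence of them has a dual. The \emph{Heawood graph} $H$ has the points and the lines as vertices, a point being adjacent to the lines through it. It is a connected cubic bipartite graph of order $14$.

\begin{proposition}\label{prop:heawood}
Every TD-set of the Heawood graph has a full vertex that is a line and a full vertex that is a point. Hence the two exceptional vertices in Theorem~\ref{thm:main} cannot be reduced to one.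
\end{proposition}

\begin{proof}
First, every 2-coloring of the points has a monochromatic line. Indeed, let $A$ be the larger color class, so $|A|\ge4$, and suppose that $A$ contains no line. Then different pairs of points of $A$ lie on different lines, so $\binom{|A|}{2}\le7$ and $|A|=4$. The six pairs give six lines. A point of $A$ is joined to the other three points of $A$ by three different lines, and these are all the lines through it. So the seventh line misses $A$ and is monochromatic in the other color.

Now let $S$ be a TD-set, and color the points according to whether they lie in $S$. Every line has a neighbor in $S$, so a monochromatic line has all its points in $S$ and is a full vertex. The dual argument gives a full point.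
\end{proof}

In particular no 2-coloring of $V(H)$ makes all neighborhoods bichromatic. By \eqref{eq:trd} full vertices are harmless as long as they belong to $S$, and two \emph{adjacent} vertices of $S$ dominate each other. So we fix an edge $uv$, give both ends the color $+$, and ask only that the neighborhoods of the other vertices be bichromatic.

\begin{example}\label{ex:heawood}
Let $u$ be a point and $v$ a line through $u$. Let $S$ consist of the three points on $v$ and the three lines through $u$, and put $z_y=1$ for $y\in S$ and $z_y=-\frac12$ for $y\notin S$. A line other than $v$ has one point on $v$ and two points off $v$; dually, a point other than $u$ lies on one line through $u$ and on two other lines. Thus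
\[
z_u=z_v=1,\qquad \sum_{y\in N(x)}z_y=1-\tfrac12-\tfrac12=0\quad\text{for all }x\ne u,v .
\]
A vanishing sum of nonzero terms has terms of both signs, so coloring by the sign of $z$ makes $N(x)$ bichromatic for all $x\neq u,v$. The class $S$ of $+$ is a TRD-set with full vertices $u$ and $v$, and $|S|=6\le 14/2$.

The coloring alone does not give the bound. Recolor with $+$ one point off $v$ and one line not through $u$. Every vertex $x\ne u,v$ had two neighbors colored $-$ and loses at most one of them, so $N(x)$ is still bichromatic. Now the class of $+$ has $8>14/2$ vertices, and the class of $-$ is not a TD-set because it misses $N(u)$. The remedy is to shrink the class of $+$ to a minimal TRD-set.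
\end{example}

\section{Minimal TRD-sets with few full vertices}\label{sec:count}

A TRD-set is \emph{minimal} if no proper subset of it is a TRD-set. For $y\in S$, a \emph{private neighbor} of $y$ (for $S$) is a vertex $x$ with $N(x)\cap S=\{y\}$. In a cubic graph $3|S|=\sum_x|N(x)\cap S|$. A term of this sum equals $2$, except that private neighbors contribute $1$ and full vertices contribute $3$. Minimality forces many private neighbors, and this bounds $|S|$.

\begin{lemma}\label{lem:count}
Let $S$ be a minimal TRD-set of a cubic graph of order $n$. Let $t$ be the number of full vertices, and let $t'$ be the number of full vertices that have no private neighbor. Then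
\[
4|S|\le 2n+t+t'.
\]
\end{lemma}

\begin{proof}
We first show that every $y\in S$ has a private neighbor or is full. By minimality $S\setminus\{y\}$ is not a TRD-set, so by \eqref{eq:trd} one of two things happens. Either some vertex $x$ has no neighbor in $S\setminus\{y\}$; it has a neighbor in $S$, so $N(x)\cap S=\{y\}$. Or some vertex $x\notin S\setminus\{y\}$ satisfies $N(x)\subseteq S\setminus\{y\}$; then $x$ is full for $S$, so $x\in S$ by \eqref{eq:trd}, hence $x=y$ and $y$ is full.

Let $e_i$ be the number of vertices $x$ with $|N(x)\cap S|=i$. Then $e_0=0$ and $e_3=t$, and
\[
e_1+e_2+e_3=n,\qquad e_1+2e_2+3e_3=3|S| .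
\]
Subtracting twice the first equation from the second gives $3|S|=2n-e_1+t$. A vertex is a private neighbor of at most one vertex of $S$, so at most $e_1$ vertices of $S$ have a private neighbor, and by the first paragraph the remaining vertices of $S$ are counted by $t'$. Thus $e_1\ge|S|-t'$, and $3|S|\le 2n-|S|+t'+t$.
\end{proof}

With two full vertices the lemma gives only $|S|\le n/2+1$ in the worst case $t=t'=2$. That case is excluded by deleting both full vertices at once, and parity handles the rest.

\begin{proposition}\label{prop:shrink}
Let $G=(V,E)$ be a cubic graph of order $n$, let $uv$ be an edge in no triangle, and let $S_0$ be a TRD-set whose full vertices lie in $\{u,v\}$. Then $S_0$ contains a TRD-set $S$ with $|S|\le n/2$ such that every vertex other than $u,v$ has neighbors both in $S$ and in $V\setminus S$.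
\end{proposition}

\begin{proof}
Let $S$ be a smallest TRD-set contained in $S_0$; it is minimal. A vertex that is full for $S$ is full for $S_0$, so it is $u$ or $v$. Hence every other vertex has a neighbor in $V\setminus S$, and it has one in $S$ because $S$ is a TD-set. With $t$ and $t'$ as in Lemma~\ref{lem:count}, we have $t'\le t\le2$.

Suppose that $t+t'\le3$. Then $2|S|\le n+\frac32$. The order $n$ is even because $3n=2|E|$, so the even integer $2|S|$ is at most $n$.

It remains to exclude $t=t'=2$. In this case $u$ and $v$ are full, so they lie in $S$, and neither has a private neighbor. We claim that every vertex has a neighbor in $S^*=S\setminus\{u,v\}$ and a neighbor outside $S^*$. Then $S^*$ is a TRD-set, contrary to the minimality of $S$.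

The vertex $u$ has the neighbor $v\notin S^*$, and its other two neighbors lie in $S^*$ because $u$ is full. The same holds with $u$ and $v$ interchanged. Let $x\ne u,v$. It has a neighbor outside $S$, hence outside $S^*$. Since $uv$ lies in no triangle, $x$ is adjacent to at most one of $u,v$. If it is adjacent to neither, then $\emptyset\neq N(x)\cap S\subseteq S^*$. If it is adjacent to exactly one of them, say $u$, then $N(x)\cap S\neq\{u\}$ because $u$ has no private neighbor, so $N(x)\cap S$ contains a second vertex, which is not $v$ and therefore lies in $S^*$.
\end{proof}

The last step is the only place in the proof of Theorem~\ref{thm:main} where triangles matter. A common neighbor $x$ of $u$ and $v$ could have $N(x)\cap S=\{u,v\}$. It would be a private neighbor of neither vertex, and yet $S^*$ would not dominate it.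

\section{Colorings from linear equations}\label{sec:color}

We now construct $S_0$. The tool is the remark made in Example~\ref{ex:heawood}, with weights: if $\sum_{y\in N(x)}w_yz_y=0$ with all $w_y>0$, then either $z$ vanishes on $N(x)$ or it takes both a positive and a negative value there. So the signs of a solution of a linear system take care of every neighborhood on which the solution is not identically zero. The other neighborhoods lie in the zero set, which is still uncolored, and can be treated by induction as long as there are more unknowns than equations. This is the content of the following lemma of Seymour type.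

\begin{lemma}\label{lem:color}
Let $G=(V,E)$ be a graph, and let $Q\subseteq V$ satisfy $|N(Q')|>|Q'|$ for every nonempty $Q'\subseteq Q$. Then $N(Q)$ has a 2-coloring in which $N(x)$ is bichromatic for every $x\in Q$.
\end{lemma}

\begin{proof}
We use induction on $|Q|$; for $Q=\emptyset$ there is nothing to prove. Let $Q\ne\emptyset$. The homogeneous system $\sum_{y\in N(x)}z_y=0$ $(x\in Q)$ has $|N(Q)|$ unknowns and $|Q|<|N(Q)|$ equations, so it has a nonzero real solution $z$. Color $y$ by the sign of $z_y$ whenever $z_y\ne0$, and let $Q_1$ be the set of $x\in Q$ such that $z$ vanishes on $N(x)$. For $x\in Q\setminus Q_1$ the set $N(x)$ is already bichromatic. A vertex $y\in N(Q)$ with $z_y\neq0$ lies in $N(x)$ for some $x\in Q$, and this $x$ is not in $Q_1$; so $Q_1$ is a proper subset of $Q$, and it inherits the hypothesis. The set $N(Q_1)$ lies in the zero set of $z$, so it is uncolored, and we color it by the induction hypothesis. The remaining vertices of $N(Q)$ are colored arbitrarily.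
\end{proof}

In a regular graph the hypothesis of Lemma~\ref{lem:color} fails only in a rigid way.

\begin{lemma}\label{lem:expand}
Let $G=(V,E)$ be $r$-regular with $r\ge1$, and let $Q'\subseteq V$ satisfy $|N(Q')|\le|Q'|$. Then $N(y)\subseteq Q'$ for every $y\in N(Q')$.
\end{lemma}

\begin{proof}
Count the pairs $(x,y)$ with $x\in Q'$ and $y\in N(x)$ in two ways:
\[
r|Q'|=\sum_{y\in N(Q')}|N(y)\cap Q'|\le r|N(Q')|\le r|Q'| .
\]
Equality holds throughout, so $|N(y)\cap Q'|=r$ for every $y\in N(Q')$.
\end{proof}

Lemma~\ref{lem:color} gives no control over the colors of $u$ and $v$, and we need both of them to be $+$. We therefore prescribe $z_u=z_v=1$ and keep the equations at the vertices of $W=V\setminus\{u,v\}$. This is an inhomogeneous system of $n-2$ equations in $n-2$ unknowns, solvable when its matrix is nonsingular. With unit weights the matrix is the adjacency matrix of $G-u-v$, which can be singular: for $K_{3,3}$ it has two equal rows. But the weights are free, and for suitable positive weights the matrix is nonsingular as soon as one term of its determinant is not forced to vanish.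

\begin{proposition}\label{prop:color}
Let $G=(V,E)$ be a connected cubic graph, let $uv$ be an edge, and let $W=V\setminus\{u,v\}$. Suppose that there is a permutation $\sigma$ of $W$ with $x\sigma(x)\in E$ for all $x\in W$. Then there is a coloring $f\colon V\to\{+,-\}$ with $f(u)=f(v)=+$ in which $N(x)$ is bichromatic for every $x\in W$.
\end{proposition}

\begin{proof}
Take an independent variable $w_{xy}$ for each ordered pair $(x,y)$ of adjacent vertices of $W$; thus $w_{xy}$ and $w_{yx}$ are different variables. Let $M$ be the matrix with rows and columns indexed by $W$ whose entry at $(x,y)$ is $w_{xy}$ if $xy\in E$ and $0$ otherwise. In the expansion $\det M=\sum_\pi \operatorname{sgn}(\pi)\prod_{x\in W}M_{x\pi(x)}$ the nonzero terms come from the permutations $\pi$ of $W$ with $x\pi(x)\in E$ for all $x$, and the monomial $\prod_x w_{x\pi(x)}$ determines $\pi$. So no cancellation occurs, and because of $\sigma$ the polynomial $\det M$ is not zero. A real polynomial that vanishes at all points with positive coordinates is the zero polynomial, so we can fix positive values $w_{xy}$ with $\det M\ne0$.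

Put $w_{xy}=1$ for $x\in W$ and $y\in N(x)\cap\{u,v\}$. Since $M$ is nonsingular, the system $\sum_{y\in W}M_{xy}z_y=-|N(x)\cap\{u,v\}|$ $(x\in W)$ has a real solution. With $z_u=z_v=1$ it reads
\[
\sum_{y\in N(x)}w_{xy}z_y=0\qquad\text{for all }x\in W .
\]
Let $f(y)$ be the sign of $z_y$ if $z_y\ne0$; in particular $f(u)=f(v)=+$. Let $Z=\{y\in V:z_y=0\}\subseteq W$ and $Q=\{x\in W:N(x)\subseteq Z\}$. For $x\in W\setminus Q$ the set $N(x)$ is already bichromatic, since all weights are positive.

It remains to color $Z$, which contains $N(Q)$. Suppose that a nonempty $Q'\subseteq Q$ has $|N(Q')|\le|Q'|$. By Lemma~\ref{lem:expand} all neighbors of vertices of $N(Q')$ lie in $Q'$, so no edge leaves $Q'\cup N(Q')$. As $G$ is connected, $Q'\cup N(Q')=V$. But $Q'\subseteq W$ and $N(Q')\subseteq Z\subseteq W$, a contradiction. Hence Lemma~\ref{lem:color} applies to $Q$ and colors $N(Q)$; the rest of $Z$ is colored arbitrarily.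
\end{proof}

\section{The choice of the edge}\label{sec:hall}

A permutation $\sigma$ as in Proposition~\ref{prop:color} amounts to a partition of $G-u-v$ into edges (the 2-cycles of $\sigma$) and cycles. It does not exist for every edge.

\begin{example}\label{ex:bad}
In $K_{3,3}$ with parts $\{x_1,x_2,x_3\}$ and $\{y_1,y_2,u\}$, subdivide the edge $x_3u$ by a new vertex $v$. Take two copies of this graph and join the two subdivision vertices by an edge. The result is a connected cubic graph with a bridge, and $uv$ is not a bridge, since it lies on the cycle $uvx_3y_1x_1u$. The vertices $x_1,x_2,x_3$ have only the two neighbors $y_1,y_2$ outside $\{u,v\}$, so no $\sigma$ exists for the edge $uv$.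
\end{example}

The next proof shows that, as in this example, an obstruction is always attached to the rest of the graph by a bridge other than $uv$, and that it cannot occur when $uv$ is itself a bridge. We use Hall's theorem: a bipartite graph with parts $P$ and $P'$ has a matching that covers $P$ if and only if every $X\subseteq P$ has at least $|X|$ neighbors in $P'$.

\begin{lemma}\label{lem:perm}
Let $G=(V,E)$ be a connected cubic graph, let $uv$ be an edge such that $uv$ is a bridge or $G$ is bridgeless, and let $W=V\setminus\{u,v\}$. Then there is a permutation $\sigma$ of $W$ with $x\sigma(x)\in E$ for all $x\in W$.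
\end{lemma}

\begin{proof}
Take two copies of $W$, and join $x$ in the first copy to $y$ in the second if $xy\in E$. A matching that covers the first copy is the required $\sigma$. Suppose that there is none. By Hall's theorem some $X\subseteq W$ has $|N(X)\cap W|<|X|$.

\emph{An independent obstruction.} The sets $X$ and $N(X)$ may overlap, which would spoil an edge count, so we remove the overlap. Let $I=X\setminus N(X)$, the set of vertices of $X$ with no neighbor in $X$, and let $Y=N(I)\cap W$. Then $I$ is independent and $Y\subseteq(N(X)\cap W)\setminus X$; in particular $Y\cap I=\emptyset$. Since $X\cap N(X)\subseteq W$,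
\[
|I|=|X|-|X\cap N(X)|>|N(X)\cap W|-|X\cap N(X)|=|(N(X)\cap W)\setminus X|\ge|Y| .
\]

\emph{The edge count.} Let $p$ be the number of edges between $I$ and $\{u,v\}$. Each of $u,v$ has two neighbors in $W$, so $p\le4$. Let $q$ be the number of pairs $(y,x)$ with $y\in Y$, $x\notin I$ and $xy\in E$. There are $3|Y|-q$ edges between $Y$ and $I$, and every edge at $I$ goes to $Y$ or to $\{u,v\}$, so $3|I|=3|Y|-q+p$. Thus $p-q=3(|I|-|Y|)$ is a positive multiple of $3$ and at most $4$. Hence $p-q=3$, and $(p,q)$ is $(3,0)$ or $(4,1)$.

\emph{A bridge.} Let $K=I\cup Y\cup\{u,v\}$. We claim that exactly one edge $e$ leaves $K$, and that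
\begin{equation}\label{eq:K}
\text{every edge at } Y\cup\{u,v\} \text{ other than } uv \text{ and } e \text{ has its other end in } I .
\end{equation}
No edge leaves $K$ from $I$. If $(p,q)=(3,0)$, then all edges at $Y$ go to $I$. Of the four edges other than $uv$ at $u$ and $v$, three go to $I$. The fourth goes to a vertex of $W\setminus I$, which is not in $Y$ since $q=0$; so it leaves $K$, and it is $e$. (This is the situation of Example~\ref{ex:bad}.) If $(p,q)=(4,1)$, then all four of these edges go to $I$. Let $(y,x)$ be the unique pair counted by $q$. Then $x\notin Y$, since otherwise $(x,y)$ would be a second pair, and $x\notin\{u,v\}$, since $y$ is a vertex of $W\setminus I$ and so is adjacent to neither $u$ nor $v$. So $xy$ leaves $K$, it is $e$, and all other edges at $Y$ go to $I$.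

\emph{The contradiction.} The edge $e$ is a bridge, so $G$ is not bridgeless, and by hypothesis $uv$ is a bridge. Let $G_u\ni u$ and $G_v\ni v$ be the components of $G-uv$. Both ends of $uv$ lie in $K$, so $e\ne uv$, and $e$ lies in one of the two components; by symmetry let it lie in $G_v$. Then no edge of the connected graph $G_u$ leaves $K$, and $u\in K$, so $V(G_u)\subseteq K$. Put $I_u=I\cap V(G_u)$ and $Y_u=Y\cap V(G_u)$, so that $V(G_u)=I_u\cup Y_u\cup\{u\}$. By \eqref{eq:K} and the independence of $I$, every edge of $G_u$ joins $I_u$ to $Y_u\cup\{u\}$. In $G_u$ the vertex $u$ has degree $2$ and all other vertices have degree $3$. Counting the edges of $G_u$ from both sides gives $3|I_u|=3|Y_u|+2$, which is impossible modulo $3$.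
\end{proof}

\begin{lemma}\label{lem:edge}
Every connected cubic graph $G\ne K_4$ has an edge $uv$ that lies in no triangle and is such that $uv$ is a bridge or $G$ is bridgeless.
\end{lemma}

\begin{proof}
A bridge lies on no cycle, so if $G$ has a bridge we take it. Otherwise $G$ is bridgeless, and we need an edge in no triangle. Suppose that every edge lies in a triangle, and let $N(x)=\{a,b,c\}$. Each of the edges $xa,xb,xc$ lies in a triangle, so each of $a,b,c$ is adjacent to one of the other two. Hence $\{a,b,c\}$ spans at least two edges, say $ab$ and $bc$. If $ac$ is an edge, then $x,a,b,c$ form a component $K_4$, so $G=K_4$, which is excluded. Otherwise $a$ has a third neighbor $d\notin\{x,b,c\}$, and the third vertex of a triangle on $ad$ is one of the other neighbors $x,b$ of $a$. But $d$ lies neither in $N(x)=\{a,b,c\}$ nor in $N(b)=\{x,a,c\}$, a contradiction.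
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
We have seen that $\gamma_{tr}(K_4)=2$. Let $G\ne K_4$. An edge $uv$ as in the theorem exists by Lemma~\ref{lem:edge}; fix any such edge. Lemma~\ref{lem:perm} and Proposition~\ref{prop:color} give a coloring $f$ with $f(u)=f(v)=+$ in which $N(x)$ is bichromatic for all $x\ne u,v$. Let $S_0=f^{-1}(+)$. Every $x\ne u,v$ has a neighbor in $S_0$ and is not full, and $u,v\in S_0$ are adjacent. By \eqref{eq:trd}, $S_0$ is a TRD-set whose full vertices lie in $\{u,v\}$. Proposition~\ref{prop:shrink} gives the set $S$.
\end{proof}

\section{Sharpness, higher degree, and the role of regularity}\label{sec:more}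

\subsection*{Graphs with $\gamma_{tr}=n/2$}

A TD-set is forced to be large when neighborhoods overlap heavily. Opposite vertices of a 4-cycle share two neighbors, so we link 4-cycles in a ring.

\begin{proposition}\label{prop:sharp}
For every positive integer $n$ divisible by $4$ there is a connected cubic graph of order $n$ with $\gamma_{tr}=n/2$.
\end{proposition}

\begin{proof}
For $n=4$ take $K_4$. For $n=4k$ with $k\ge2$, let $G_k$ have the vertices $a_i,b_i,c_i,d_i$, the 4-cycles $a_ib_ic_id_ia_i$, and the edges $b_ia_{i+1}$ and $d_ic_{i+1}$, where $i\in\mathbb{Z}_k$. This graph is connected, and
\begin{align*}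
N(a_i)&=\{b_i,d_i,b_{i-1}\}, & N(c_i)&=\{b_i,d_i,d_{i-1}\},\\
N(b_i)&=\{a_i,c_i,a_{i+1}\}, & N(d_i)&=\{a_i,c_i,c_{i+1}\},
\end{align*}
so it is cubic. Let $S$ be a TD-set, and put $\alpha_i=|S\cap\{a_i,c_i\}|$ and $\beta_i=|S\cap\{b_i,d_i\}|$. If $\beta_i=0$, then $a_i$ and $c_i$ can be dominated only by $b_{i-1}$ and $d_{i-1}$, so $\beta_{i-1}=2$. The map $i\mapsto i-1$ is injective, so among the $\beta_i$ there are at least as many twos as zeros, and $\sum_i\beta_i\ge k$. If $\alpha_i=0$, then $b_i$ and $d_i$ can be dominated only by $a_{i+1}$ and $c_{i+1}$, so $\alpha_{i+1}=2$, and the same count gives $\sum_i\alpha_i\ge k$. Hence $|S|\ge2k=n/2$, and Theorem~\ref{thm:main} gives $\gamma_{tr}(G_k)=n/2$.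
\end{proof}

\subsection*{Regular graphs}

For degree at least $4$ the coloring proposed in the introduction always exists. A \emph{hypergraph} is a finite set of vertices with a set of subsets, its edges. It is \emph{$k$-uniform} if every edge has $k$ vertices, \emph{$k$-regular} if every vertex lies in exactly $k$ edges, and \emph{2-colorable} if some 2-coloring of the vertices makes every edge bichromatic. By a theorem of Thomassen \cite{Thomassen} (see also Henning and Yeo \cite{HenningYeo}), every $k$-regular $k$-uniform hypergraph with $k\ge4$ is 2-colorable. The Fano plane shows that this fails for $k=3$, which is why cubic graphs need the longer argument.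

\begin{corollary}\label{cor:regular}
If $G$ is an $r$-regular graph of order $n$ with $r\ge3$, connected or not, then $\gamma_{tr}(G)\le n/2$.
\end{corollary}

\begin{proof}
For $r=3$ apply Theorem~\ref{thm:main} to each component and take the union of the resulting TRD-sets. Let $r\ge4$. It suffices to find a 2-coloring of $V$ in which all neighborhoods are bichromatic. We would like to apply Thomassen's theorem to the sets $N(x)$, but different vertices may have the same neighborhood, and then the hypergraph formed by the distinct sets $N(x)$ is not regular. We therefore split the problem.

Call $x,x'\in V$ \emph{linked} if $N(x)\cap N(x')\ne\emptyset$, and let $X_1,\dots,X_m$ be the classes of the equivalence relation generated by linkage. The sets $N(X_j)$ are pairwise disjoint and cover $V$, so they can be colored separately. Fix $X=X_j$. If $y\in N(X)$, then the neighbors of $y$ are pairwise linked and one of them lies in $X$, so $N(y)\subseteq X$. Thus $y$ lies in $N(x)$ for exactly $r$ vertices $x\in X$.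

If the sets $N(x)$, $x\in X$, are distinct, they form an $r$-regular $r$-uniform hypergraph on $N(X)$, which is 2-colorable. Otherwise $N(x_0)=N(x_1)$ for some distinct $x_0,x_1\in X$. Put $Q=X\setminus\{x_0\}$, so $N(Q)=N(X)$. Suppose that a nonempty $Q'\subseteq Q$ has $|N(Q')|\le|Q'|$. If $x'$ is linked to some $x\in Q'$, with common neighbor $y\in N(Q')$, then $x'\in N(y)\subseteq Q'$ by Lemma~\ref{lem:expand}. So $Q'$ is closed under linkage and equals $X$, although $x_0\notin Q'$. Hence Lemma~\ref{lem:color} applies to $Q$ and makes $N(x)$ bichromatic for all $x\in Q$, and so also $N(x_0)=N(x_1)$.
\end{proof}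

The condition $r\ge3$ is needed. In the cycle $C_5$ three consecutive vertices form a TRD-set, while two vertices dominate at most four vertices, so $\gamma_{tr}(C_5)=3>5/2$.

\subsection*{Minimum degree is not enough}

Regularity entered through the edge counts of Lemmas~\ref{lem:count}, \ref{lem:expand} and~\ref{lem:perm}. It cannot be replaced by a lower bound on the degrees.

\begin{proposition}\label{prop:mindeg}
For every integer $k\ge3$ and every real $c<1$ there is a connected graph of some order $n$ with minimum degree at least $k$ and $\gamma_{tr}>cn$.
\end{proposition}

\begin{proof}
Let $m\ge k+1$, let $A=\{1,\dots,m\}$, let $B$ be the set of all $k$-subsets of $A$, and let $G$ be the bipartite graph on $A\cup B$ in which $a\in A$ is adjacent to $b\in B$ if $a\in b$. Any two elements of $A$ lie in a common $k$-subset, so $G$ is connected. Vertices in $B$ have degree $k$, and vertices in $A$ have degree $\binom{m-1}{k-1}\ge\binom{k}{k-1}=k$.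

Let $S$ be a TRD-set. Every $b\in B$ has a neighbor in $S$, so $A\setminus S$ contains no $k$-subset and $|A\setminus S|\le k-1$. Every $b\in B\setminus S$ has a neighbor in $A\setminus S$, so
\[
|B\setminus S|\le(k-1)\binom{m-1}{k-1}=\frac{k(k-1)}{m}\binom{m}{k}=\frac{k(k-1)}{m}\,|B| .
\]
Since $n\ge m$ and $n\ge|B|$,
\[
|S|\ge n-\frac{k-1}{m}\,n-\frac{k(k-1)}{m}\,n=\Bigl(1-\frac{k^2-1}{m}\Bigr)n ,
\]
which exceeds $cn$ as soon as $m>(k^2-1)/(1-c)$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{HenningYeo}
Henning and Yeo, \emph{2-colorings in $k$-regular $k$-uniform hypergraphs}, European J. Combin. 34 (2013).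

\bibitem{Thomassen}
Thomassen, \emph{The even cycle problem for directed graphs}, J. Amer. Math. Soc. 5 (1992), 217--229.

\end{thebibliography}
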